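\title{Failure of a Hartogs--Rosenthal analogue on the sphere in $\mathbb{C}^2$}

\begin{abstract}
The Hartogs--Rosenthal theorem says that on a compact plane set of area zero every continuous function is a uniform limit of rational functions. It has been conjectured that the same holds for rationally convex compact subsets $K$ of the unit sphere $S\subset\mathbb{C}^2$ whose surface measure is zero. We show that this is false: every nonempty relatively open subset of $S$ contains a counterexample. Moreover, for every gauge $g(t)=o(t^2)$ there are counterexamples with $H^g(K)=0$, and in particular counterexamples of Hausdorff dimension exactly $2$, whereas $H^2(K)=0$ always implies $R(K)=C(K)$. The proof follows an annihilating measure through a decreasing sequence of compact sets. Two operations alternate: small holes, which produce rational convexity, and cuts along level sets of holomorphic peak functions, which remove volume at almost no cost to the measure.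
\end{abstract}

\section{The problem and the results}\label{sec:intro}

For a compact set $K\subset\mathbb{C}^n$ let $C(K)$ be the space of continuous complex-valued functions on $K$ with the sup norm, and let $R(K)$ be the closure in $C(K)$ of the rational functions $P/Q$, where $P,Q$ are polynomials and $Q\neq0$ on $K$. The equality $R(K)=C(K)$ says that no trace of holomorphy survives on $K$. In the plane there is a simple sufficient condition.

\begin{quote}
\textbf{Hartogs--Rosenthal theorem.} \emph{If $X\subset\mathbb{C}$ is compact and has area zero, then $R(X)=C(X)$.}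
\end{quote}

The reason is worth recalling. Let $\nu$ be a measure on $X$ that annihilates $R(X)$. Its Cauchy transform $\hat\nu(a)=\int(\zeta-a)^{-1}d\nu(\zeta)$ is locally integrable, vanishes off $X$, and satisfies $\partial_{\bar a}\hat\nu=-\pi\nu$ in the sense of distributions. So $\nu$ is $\bar\partial$ of an integrable function that lives on $X$. If $X$ has area zero, this function is zero almost everywhere, and $\nu=0$.

In several variables there is an obstruction that does not exist in the plane. A compact set $K\subset\mathbb{C}^n$ is \emph{rationally convex} if for every $x_0\in\mathbb{C}^n\setminus K$ there is a polynomial $P$ with $P(x_0)=0$ and $P\ne0$ on $K$. For $n=1$ every compact set has this property, with $P(\zeta)=\zeta-x_0$. For every $n$ it is necessary for $R(K)=C(K)$. Indeed, suppose that every polynomial vanishing at a point $x_0\notin K$ has a zero on $K$. If $r=P/Q$ with $Q\neq0$ on $K$, then $Q(x_0)\ne0$, and $r(x_0)\in r(K)$ because $P-r(x_0)Q$ vanishes at $x_0$. Hence $r\mapsto r(x_0)$ extends to a multiplicative linear functional on $R(K)$. On $C(K)$ such a functional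 is evaluation at a point of $K$, and testing it on the coordinate functions shows that this point would be $x_0$.

For $n>1$ rational convexity is not sufficient. Let
\[
S=\{(z,w)\in\mathbb{C}^2:|z|^2+|w|^2=1\}
\]
be the unit sphere and $\sigma$ the surface measure on $S$. Basener constructed rationally convex compact sets $K\subset S$ with $R(K)\ne C(K)$; these sets have $\sigma(K)>0$. The following analogue of the Hartogs--Rosenthal theorem has been conjectured in print.

\begin{quote}
\textbf{Conjecture.} \emph{Let $K$ be a rationally convex compact subset of $S$ with $\sigma(K)=0$. Then $R(K)=C(K)$.}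
\end{quote}

The analogy with the plane is close. The sphere carries a first-order operator $L$ that kills holomorphic functions and can be integrated by parts against $\sigma$ (Section~\ref{sec:L}), so it plays the role of $\bar\partial$, with $\sigma$ in the role of area. One may hope that a measure annihilating $R(K)$ is again $L$ of an integrable function that lives on $K$. The simplest null sets agree with the conjecture. On a torus $\{|z|^2=\rho,\ |w|^2=1-\rho\}$, $0<\rho<1$, we have $\bar z=\rho/z$ and $\bar w=(1-\rho)/w$, so $R=C$ by the Stone--Weierstrass theorem. On the $2$-sphere $S\cap\{\operatorname{Re}w=t\}$, $0<t<1$, we have $R\neq C$, but this set is not rationally convex (Example~\ref{ex:sphere}). Nevertheless the conjecture is false.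

\begin{theorem}\label{thm:main}
Every nonempty relatively open subset of $S$ contains a rationally convex compact set $K$ with $\sigma(K)=0$ and $R(K)\ne C(K)$.
\end{theorem}

The second result shows how small the counterexamples can be. Let $g:(0,\infty)\to(0,\infty)$ be nondecreasing and put $g(0)=0$. The Hausdorff measure with gauge $g$ is
\[
H^g(K)=\lim_{\delta\to0^+}\ \inf\Big\{\sum_i g(\operatorname{diam}A_i):\ K\subset\bigcup_iA_i,\ \operatorname{diam}A_i\le\delta\Big\},
\]
the infimum being taken over countable covers. We write $H^s$ when $g(t)=t^s$. The Hausdorff dimension of $K$ is the infimum of the $s>0$ with $H^s(K)=0$.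

\begin{theorem}\label{thm:gauge}
\begin{enumerate}
\item[(i)] Let $g:(0,\infty)\to(0,\infty)$ be nondecreasing with $g(t)/t^2\to0$ as $t\to0^+$. Every nonempty relatively open subset of $S$ contains a rationally convex compact set $K$ with $H^g(K)=0$, $\sigma(K)=0$ and $R(K)\neq C(K)$. Taking $g(t)=t^2/\log(1/t)$ for small $t$ gives such a set $K$ of Hausdorff dimension exactly $2$.
\item[(ii)] Conversely, if $K\subset\mathbb{C}^2$ is compact and $H^2(K)=0$, or merely both coordinate projections of $K$ have zero area, then $R(K)=C(K)$.
\end{enumerate}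
\end{theorem}

Thus the sufficient condition $H^2(K)=0$ cannot be replaced by $H^g(K)=0$ for any gauge $g(t)=o(t^2)$, even for rationally convex sets in an arbitrarily small piece of the sphere. We do not decide whether a counterexample to the conjecture can have $0<H^2(K)<\infty$.

The set $K$ is the intersection of a decreasing sequence of compact sets $K_n$ with interior in $S$. On $K_n$ we keep an entire function $h_n$ such that the distribution $\nu_n=L(h_n1_{K_n})$ is a measure; it lives on $\partial K_n$ and annihilates $R(K_n)$. The measures $\nu_n$ stay bounded and do not tend weakly to zero, while $\sigma(K_n)\to0$. The functions $h_n1_{K_n}$ therefore concentrate on smaller and smaller sets while their $L^1$ norms stay bounded below, and this is where the analogy with the plane breaks. Section~\ref{sec:L} sets up these measures. Section~\ref{sec:ops} describes the two operations that lead from $K_n$ to $K_{n+1}$, starting from an explicit example. Section~\ref{sec:convex} finds the holes that force rational convexity, and Section~\ref{sec:scheme} assembles the construction, leaving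 the cuts free. A simple choice of cuts gives Theorem~\ref{thm:main} in Section~\ref{sec:thm1}; a finer choice gives Theorem~\ref{thm:gauge} in Section~\ref{sec:thm2}.

\section{The operator $L$ and boundary measures}\label{sec:L}

Points of $\mathbb{C}^2$ are written $x=(z,w)$, and $\langle x,y\rangle=x_1\bar y_1+x_2\bar y_2$. The Euclidean norm is $|\cdot|$, $B(x,r)$ is the open Euclidean ball, $D(c,r)$ is the open disc in $\mathbb{C}$, and $dA$ is area measure in $\mathbb{C}$. Interiors and boundaries of subsets of $S$ are taken relative to $S$, and $\|\psi\|=\sup_S|\psi|$. A measure is a complex Borel measure and $\|\nu\|$ is its total variation. We fix a cutoff $\vartheta\in C^\infty(\mathbb{R},[0,1])$ with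
\[
\vartheta=1\ \text{on }(-\infty,0],\qquad \vartheta=0\ \text{on }[1,\infty),\qquad |\vartheta'|\le2 .
\]

\subsection*{Surface measure}
Write $w=\rho e^{i\theta}$. Lebesgue measure on $\mathbb{C}^2$ is $dA(z)\,\rho\,d\rho\,d\theta$, and $\partial|x|/\partial\rho=\rho$ on $S$. Comparing with polar coordinates in $\mathbb{R}^4$, we get $d\sigma=dA(z)\,d\theta$ in the coordinates $(z,\theta=\arg w)$, and by symmetry $d\sigma=dA(w)\,d\theta$ in the coordinates $(w,\theta=\arg z)$. Three consequences are used below.
\begin{enumerate}
\item[(S1)] The push-forward of $\sigma$ under $(z,w)\mapsto z$ is $2\pi\,dA$ on the unit disc.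
\item[(S2)] The push-forward of $\sigma$ under $\operatorname{Re}w$ is $4\pi\sqrt{1-t^2}\,dt$ on $[-1,1]$.
\item[(S3)] There are constants $c_1,c_2>0$ with $c_1r^3\le\sigma(B(x,r)\cap S)\le c_2r^3$ for $x\in S$, $0<r\le2$.
\end{enumerate}
For (S3) we may take $x=(0,1)$ by unitary invariance. Then $B(x,r)\cap S=S\cap\{\operatorname{Re}w>1-r^2/2\}$, and by (S2) the ratio $\sigma(B(x,r)\cap S)/r^3$ is continuous and positive on $(0,2]$ with limit $4\pi/3$ at $0$.

\subsection*{The tangential Cauchy--Riemann operator}
Let
\[
L=z\,\partial_{\bar w}-w\,\partial_{\bar z}.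
\]
It is a derivation, and $Lf=0$ when $f$ is holomorphic. The operators $L+\bar L$ and $i(L-\bar L)$ are the real vector fields with velocities $(\dot z,\dot w)=(-\bar w,\bar z)$ and $(\dot z,\dot w)=(i\bar w,-i\bar z)$. Both are real-linear in $(z,w)$ and satisfy $\operatorname{Re}(\dot z\bar z+\dot w\bar w)=0$, so they are given by skew-symmetric matrices on $\mathbb{R}^4$ and their flows are rotations. Hence $L$ is tangent to $S$ and acts on $C^\infty(S)$. Differentiating the rotation-invariant integral $\int_S\psi\,d\sigma$ along the two flows gives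
\begin{equation}\label{eq:parts}
\int_SL\psi\,d\sigma=0,\qquad \int_Sh\,L\psi\,d\sigma=\int_SL(h\psi)\,d\sigma=0
\end{equation}
for $\psi\in C^\infty(S)$ and $h$ entire. If $F$ is entire and $\theta\in C^\infty(\mathbb{C})$, the chain rule and $LF=0$ give
\begin{equation}\label{eq:chain}
L(\theta\circ F)=\big((\partial_{\bar\zeta}\theta)\circ F\big)\,L\bar F .
\end{equation}

\subsection*{Admissible pairs}
The planar model is the following. If $X$ is the closed unit disc with finitely many open discs of radii $r_j$ removed, whose closures are disjoint and lie in the open unit disc, Green's formula reads $\int_{\partial X}\psi\,d\zeta=2i\int_X\partial_{\bar\zeta}\psi\,dA$. The right side vanishes when $\psi$ is holomorphic near $X$, and the left side is a measure on $\partial X$ of norm $2\pi(1+\sum r_j)$. On the sphere we take the right side as the definition, so that no regularity of the boundary has to be checked, and we allow a holomorphic weight.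

\begin{definition}\label{def:adm}
For $K\subset S$ compact and $h$ entire put
\[
T_{K,h}(\psi)=-\int_Kh\,L\psi\,d\sigma,\qquad\psi\in C^\infty(S).
\]
The pair $(K,h)$ is \emph{admissible with bound $B$} if $\sigma(\partial K)=0$ and $|T_{K,h}(\psi)|\le B\|\psi\|$ for all $\psi\in C^\infty(S)$.
\end{definition}

\begin{lemma}\label{lem:measure}
Let $(K,h)$ be admissible with bound $B$. There is a measure $\nu$ on $S$ with $\|\nu\|\le B$ and $T_{K,h}(\psi)=\int\psi\,d\nu$ for all $\psi\in C^\infty(S)$. It is supported on $\partial K$, and $\int r\,d\nu=0$ for every $r=P/Q$ with $Q\neq0$ on $K$.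
\end{lemma}

\begin{proof}
Since $C^\infty(S)$ is dense in $C(S)$, the functional extends to $C(S)$, and the Riesz representation theorem gives $\nu$. If $\operatorname{supp}\psi\subset S\setminus K$, then $L\psi=0$ on $K$ and $T_{K,h}(\psi)=0$. If $\operatorname{supp}\psi\subset\operatorname{int}K$, then $T_{K,h}(\psi)=-\int_ShL\psi\,d\sigma=0$ by \eqref{eq:parts}. The set $S\setminus\partial K$ is the disjoint union of the open sets $S\setminus K$ and $\operatorname{int}K$, so a smooth function supported in it is a sum of two functions of these types. Thus $\operatorname{supp}\nu\subset\partial K$. Finally, given $r$, choose $\psi\in C^\infty(\mathbb{C}^2)$ equal to $r$ near $K$. Then $L\psi=Lr=0$ on $K$, so $\int r\,d\nu=T_{K,h}(\psi)=0$.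
\end{proof}

\begin{example}[caps]\label{ex:cap}
For $0<t<1$ let
\[
W_t=\{x\in S:\operatorname{Re}w\ge t\},\qquad \Sigma_t=\{x\in S:\operatorname{Re}w=t\}.
\]
Then $\partial W_t\subset\Sigma_t$, and $\Sigma_t$ is a round $2$-sphere, $\sigma$-null by (S2). It is the union of the circles $\{w=t+iy,\ |z|^2=1-t^2-y^2\}$, $|y|\le\sqrt{1-t^2}$. Let $\nu_t$ be the measure $\frac z2\,d\theta\,dy$ on $\Sigma_t$, where $\theta=\arg z$. We claim that
\[
T_{W_t,1}(\psi)=\int\psi\,d\nu_t,\qquad\|\nu_t\|=\pi\int\sqrt{1-t^2-y^2}\,dy=\frac{\pi^2}{2}(1-t^2),
\]
so that $(W_t,1)$ is admissible with bound $\pi^2/2$. Let $\theta_\epsilon=\vartheta((t-\operatorname{Re}w)/\epsilon)$, which tends pointwise to $1_{W_t}$. By dominated convergence and \eqref{eq:parts} applied to $\theta_\epsilon\psi$,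
\[
T_{W_t,1}(\psi)=-\lim_{\epsilon\to0}\int_S\theta_\epsilon L\psi\,d\sigma=\lim_{\epsilon\to0}\int_S\psi\,L\theta_\epsilon\,d\sigma .
\]
Now $L\operatorname{Re}w=z/2$ and $d\sigma=d\theta\,dy\,dt'$ for $w=t'+iy$. So the last integral equals
\[
\int-\frac1\epsilon\,\vartheta'\Big(\frac{t-t'}\epsilon\Big)\,I(t')\,dt',\qquad I(t')=\int\psi\,d\nu_{t'} .
\]
The function $I$ is continuous, and the kernel is supported in $[t-\epsilon,t]$, has integral $1$ and is bounded by $2/\epsilon$. The limit is $I(t)$.
\end{example}

\begin{example}[rational convexity cannot be dropped]\label{ex:sphere}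
The sphere $\Sigma_t$ has $\sigma(\Sigma_t)=0$ and $R(\Sigma_t)\neq C(\Sigma_t)$, and it is not rationally convex. Let $Q$ be a polynomial with $Q\ne0$ on $\Sigma_t$. By the argument principle the number of zeros of $Q(\cdot,t+iy)$ in the disc $|z|^2<1-t^2-y^2$ is $\frac1{2\pi}\int z\,Q_z/Q\,d\theta$, integrated over the boundary circle. This integer depends continuously on $y$ and vanishes at $y=\sqrt{1-t^2}$, where the circle is a point with $z=0$. So $Q$ has no zeros in any of these discs. In particular $Q(0,t)\neq0$, so $\Sigma_t$ is not rationally convex, and neither is any compact subset of $S$ that contains it. Moreover $z\,d\theta=dz/i$ on each circle, so Cauchy's theorem gives $\int P/Q\,d\nu_t=0$, whereas $\int\bar z\,d\nu_t=\frac12\int|z|^2d\theta\,dy>0$.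
\end{example}

The whole difficulty is therefore to destroy the analytic discs attached to $\Sigma_t$ while keeping a measure that resembles $\nu_t$.

\section{Cuts and holes}\label{sec:ops}

\subsection*{The main idea on a cap}
We use Runge's theorem: if $X\subset\mathbb{C}$ is compact and $\mathbb{C}\setminus X$ is connected, every function holomorphic near $X$ is a uniform limit of polynomials on $X$. We apply it only in the following form. If $X_1,X_2\subset\mathbb{C}$ are disjoint compact sets and $\mathbb{C}\setminus(X_1\cup X_2)$ is connected, then for every $\eta>0$ there is a polynomial $q$ with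
\begin{equation}\label{eq:runge}
|q|\le\eta\ \text{ on }X_1,\qquad|1-q|\le\eta\ \text{ on }X_2;
\end{equation}
the function equal to $0$ near $X_1$ and to $1$ near $X_2$ is holomorphic near $X_1\cup X_2$.

\begin{example}[a thin shell]\label{ex:shell}
Let $0<t<s<1$ and cut the cap $W_t$ down to the shell $K^+=\{x\in S:t\le\operatorname{Re}w\le s\}$, which has $\sigma(K^+)\le4\pi(s-t)$ by (S2). For $h$ entire, $hL\psi=L(h\psi)$, so Example~\ref{ex:cap} gives
\[
T_{K^+,h}(\psi)=T_{W_t,1}(h\psi)-T_{W_s,1}(h\psi)=\int h\psi\,d\nu_t-\int h\psi\,d\nu_s .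
\]
With $h=1$ the two boundary terms nearly cancel: $|T_{K^+,1}(\psi)|\le4\pi(s-t)\|L\psi\|$, and nothing survives as $s\downarrow t$. Now change the weight. Let $X_1$ and $X_2$ be the segments $t+i[-1,1]$ and $s+i[-1,1]$, take $q$ as in \eqref{eq:runge}, and put $h^+=1-q(w)$. Then $|h^+-1|\le\eta$ on $\Sigma_t$ and $|h^+|\le\eta$ on $\Sigma_s$, so
\[
\|h^+(\nu_t-\nu_s)-\nu_t\|\le\eta\,(\|\nu_t\|+\|\nu_s\|)\le\eta\pi^2 .
\]
A shell of arbitrarily small volume thus carries an admissible pair whose measure is arbitrarily close to $\nu_t$ in norm. The price is paid inside the shell: since $|T_{K^+,h^+}(\psi)|\le\sigma(K^+)\max_S|h^+|\,\|L\psi\|$, the weight $h^+$ has size at least of order $1/(s-t)$.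
\end{example}

The example used one property of the function $F=w$: its values on the old boundary and its values on the new boundary lie in sets that a polynomial can separate. We turn this into a definition.

\begin{definition}\label{def:cut}
Let $K\subset S$ be compact. A \emph{cut} for $K$ consists of an entire function $F$, a closed set $Y\subset\mathbb{C}$ and disjoint compact sets $X_1,X_2\subset\mathbb{C}$ with $\mathbb{C}\setminus(X_1\cup X_2)$ connected, such that
\begin{enumerate}
\item[(C1)] $F(\partial K)\subset X_1$;
\item[(C2)] $F(K)\setminus Y\subset X_2$;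
\item[(C3)] there are $\theta_\epsilon\in C^\infty(\mathbb{C},[0,1])$ with $\theta_\epsilon=1$ on $Y$, $\theta_\epsilon\to1_Y$ pointwise as $\epsilon\to0$, and $A:=\limsup_{\epsilon\to0}\int_S|L(\theta_\epsilon\circ F)|\,d\sigma<\infty$;
\item[(C4)] $\sigma(S\cap F^{-1}(\partial Y))=0$.
\end{enumerate}
The \emph{result} of the cut is the compact set $K^+=K\cap F^{-1}(Y)$.
\end{definition}

The set $Y$ consists of the values that are kept, $X_1$ contains the values on the old boundary, and $X_2$ contains the values that are discarded. The number $A$ measures the size of the new boundary. It is required to be finite, but no bound on it is needed: the weight is chosen after the cut and is made so small on the discarded side that it absorbs $A$.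

\begin{lemma}[cutting]\label{lem:cut}
Let $(K,h)$ be admissible with bound $B$ and let $(F,Y,X_1,X_2)$ be a cut for $K$ with result $K^+$. Then
\[
\partial K^+\subset\partial K\cup\big(S\cap F^{-1}(\partial Y)\big),
\]
and for every $\tau>0$ there is an entire function $h^+$ such that $(K^+,h^+)$ is admissible with bound $B+\tau$ and
\[
|T_{K^+,h^+}(\psi)-T_{K,h}(\psi)|\le\tau\|\psi\|\qquad\text{for all }\psi\in C^\infty(S).
\]
\end{lemma}

\begin{proof}
A point of $K^+$ that lies in $\operatorname{int}K$ and has $F\in\operatorname{int}Y$ is interior to $K^+$. This gives the inclusion, and $\sigma(\partial K^+)=0$ by (C4).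

Let $H=\max_S|h|$, choose $\eta>0$ with $\eta(B+HA)\le\tau$, take $q$ as in \eqref{eq:runge}, and put $h^+=h\,(1-q\circ F)$. Since $L$ is a derivation and $L(q\circ F)=0$,
\begin{equation}\label{eq:cutid}
-\int_K(\theta_\epsilon\circ F)\,h^+L\psi\,d\sigma
=T_{K,h}\big((\theta_\epsilon\circ F)(1-q\circ F)\psi\big)+\int_Kh^+\psi\,L(\theta_\epsilon\circ F)\,d\sigma .
\end{equation}
The left side tends to $T_{K^+,h^+}(\psi)$ as $\epsilon\to0$, by dominated convergence.

For the first term on the right let $\nu$ be the measure of Lemma~\ref{lem:measure}, supported on $\partial K$. If $x\in\partial K$, then $F(x)\in X_1$ by (C1), so $F(x)\notin X_2$, and $F(x)\in Y$ by (C2). Hence $\theta_\epsilon\circ F=1$ and $|q\circ F|\le\eta$ on $\partial K$. The term equals $\int(1-q\circ F)\psi\,d\nu$, which differs from $T_{K,h}(\psi)$ by at most $\eta B\|\psi\|$.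

For the second term let $x\in K$. If $F(x)\in Y$, then $\theta_\epsilon$ attains its maximum $1$ at $F(x)$, its gradient vanishes there, and $L(\theta_\epsilon\circ F)(x)=0$ by \eqref{eq:chain}. Otherwise $F(x)\in X_2$ by (C2), and $|h^+(x)|\le\eta H$. By (C3) the upper limit of the modulus of the term is at most $\eta HA\|\psi\|$. Letting $\epsilon\to0$ in \eqref{eq:cutid} gives the estimate with $\eta(B+HA)\le\tau$, and the bound $B+\tau$ follows.
\end{proof}

\begin{remark}\label{rem:plane}
In the plane a cut removes nothing. Let $K\subset\mathbb{C}$ be compact and $F$ entire on $\mathbb{C}$ with (C1) and (C2), and take $q$ as in \eqref{eq:runge} with $\eta<\frac12$. Then $|q\circ F|\le\eta$ on $\partial K$, hence on $K$ by the maximum principle. So $F(K)$ misses $X_2$, and $F(K)\subset Y$. On $S$ there is no such principle: $1+\langle x,\zeta\rangle$ has a strict maximum of its modulus at $\zeta\in S$.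
\end{remark}

\subsection*{Holes}
Cuts alone do not give rational convexity: the proof of Lemma~\ref{lem:cut} shows that $\partial K\subset K^+$, so starting from a cap the sphere $\Sigma_t$ is never touched. The second operation removes the points whose first coordinate lies in a small disc. The new boundary lies on a torus above a circle of radius $r$, so the cost is linear in $r$, as in the planar model. The measure also loses its mass above the disc, which we do not control in norm, so the old and new functionals are compared through $\|L\psi\|$.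

\begin{lemma}[holes]\label{lem:holes}
Let $(K,h)$ be admissible with bound $B$ and $H=\max_S|h|$. Let $\Delta_j=D(c_j,r_j)$ be finitely many discs with $|c_j|\le\frac12$, $r_j<\frac12$, and let $K'=\{(z,w)\in K:z\notin\bigcup_j\Delta_j\}$. Then $(K',h)$ is admissible with bound $B+4\pi^2H\sum r_j$,
\[
|T_{K',h}(\psi)-T_{K,h}(\psi)|\le2\pi^2H\sum r_j\,\|L\psi\|\qquad\text{for all }\psi\in C^\infty(S),
\]
and $\partial K'\subset\partial K\cup\bigcup_j\big(S\cap\{|z-c_j|=r_j\}\big)$.
\end{lemma}

\begin{proof}
A point of $K'$ that lies in $\operatorname{int}K$ and has $|z-c_j|>r_j$ for all $j$ is interior to $K'$. This gives the inclusion, and the added sets are $\sigma$-null by (S1). Also by (S1), $\sigma(K\setminus K')\le2\pi\sum\pi r_j^2\le2\pi^2\sum r_j$, which gives the displayed estimate.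

For the bound let $\theta_\epsilon(z)=\prod_j\vartheta((r_j-|z-c_j|)/\epsilon)$, which is smooth when $\epsilon<\min r_j$ and tends pointwise to the indicator function of $\mathbb{C}\setminus\bigcup\Delta_j$. For a real function $u(z)$ we have $|Lu|=|w||u_{\bar z}|\le\frac12|\nabla u|$ on $S$. The gradient of the $j$th factor is at most $2/\epsilon$ and vanishes outside the annulus $r_j-\epsilon<|z-c_j|<r_j$, above which $\sigma$ has mass at most $2\pi\cdot2\pi r_j\epsilon$. Hence $\int_S|L\theta_\epsilon|\,d\sigma\le4\pi^2\sum r_j$. Now
\[
T_{K',h}(\psi)=-\lim_{\epsilon\to0}\int_K\theta_\epsilon\,hL\psi\,d\sigma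
=\lim_{\epsilon\to0}\Big[T_{K,h}(\theta_\epsilon\psi)+\int_Kh\psi\,L\theta_\epsilon\,d\sigma\Big],
\]
and the bracket is at most $(B+4\pi^2H\sum r_j)\|\psi\|$ in modulus.
\end{proof}

The two lemmas fit together through the order of the choices. A cut makes the weight large, in an uncontrolled way; holes are then affordable only if $\sum r_j$ is small compared with $1/H$. So we need families of holes that are useful for rational convexity and have arbitrarily small total radius (Section~\ref{sec:convex}). Conversely, once holes are present, the boundary contains pieces of many tori, and a cut needs a function $F$ that is small on all of them and large in between (Sections~\ref{sec:thm1} and~\ref{sec:thm2}).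

\section{Holes that force rational convexity}\label{sec:convex}

Points on or outside $S$ are separated from a compact set $K\subset S$ by affine functions. The problem is a point $(a,b)$ of the open ball. Put
\[
\varphi(z)=\tfrac12\log(1-|z|^2),\qquad E_0=\{z\in\mathbb{C}:|z|\le\tfrac12\}.
\]
On $S$ we have $|w|=e^{\varphi(z)}$, while $|b|<e^{\varphi(a)}$. If $p$ is a polynomial with $\frac1M\log|p|$ close to $-\varphi$, then $|w^Mp(z)|^{1/M}$ is close to $1$ on $S$ and close to $|b|e^{-\varphi(a)}<1$ at $(a,b)$, so the value of $w^Mp(z)$ at $(a,b)$ is not taken on $S$. The function $-\varphi$ is subharmonic, so up to a constant it is the logarithmic potential of a positive measure, and we obtain $p$ by discretizing that measure. The lower bound for $|p|$ fails near the zeros of $p$, and these are the places where holes are needed. Shrinking the holes costs only a logarithm of their radius, which a finer discretization absorbs. We work on $E_0$ because $\varphi$ is unbounded on the unit disc.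

\begin{lemma}\label{lem:poly}
For all $\epsilon,\delta>0$ there are $M\in\mathbb{N}$, a polynomial $p(z)$, and finitely many open discs $\Delta_j$ with centers in $E_0$ and radii satisfying $\sum r_j<\delta$, such that $v=\frac1M\log|p|$ satisfies
\[
v\le-\varphi+\epsilon\ \text{ on }E_0,\qquad v\ge-\varphi-\epsilon\ \text{ on }E_0\setminus\textstyle\bigcup_j\Delta_j .
\]
\end{lemma}

\begin{proof}
\emph{The potential.} Let $dm=\pi^{-1}(1-|\zeta|^2)^{-2}dA$ on $E_0$. The density lies between $\frac1\pi$ and $\frac{16}{9\pi}<1$, and $\mu(r):=m(D(0,r))=\int_0^r2\rho(1-\rho^2)^{-2}d\rho=\frac{r^2}{1-r^2}$ for $r\le\frac12$, so $m(E_0)=\frac13$. The mean of $\log|z-\zeta|$ over the circle $|\zeta|=\rho$ is $\log\max(|z|,\rho)$. Hence $u(z)=\int\log|z-\zeta|\,dm(\zeta)$ is radial, with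
\[
u(r)=\mu(r)\log r+\int_r^{1/2}\log\rho\;\mu'(\rho)\,d\rho,\qquad u'(r)=\frac{\mu(r)}r=\frac r{1-r^2}=-\varphi'(r).
\]
So $-\varphi=c+u$ on $E_0$ for a real constant $c$.

\emph{Discretization.} Let $k$ be a large integer, $N=k^2$, $M=3N$. Divide $E_0$ into $k$ concentric rings of $m$-mass $\frac1{3k}$, the innermost being a disc, and divide each ring into $k$ congruent sectors. This gives $N$ cells $Q_j$ with $m(Q_j)=\frac1M$. A ring with radii $r'<r''$ has $\frac1{3k}\ge r''^2-r'^2\ge(r''-r')^2$, because the density is at least $\frac1\pi$. Therefore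
\[
\operatorname{diam}Q_j\le(3k)^{-1/2}+\tfrac12\cdot\tfrac{2\pi}k\le d:=4k^{-1/2}.
\]
Choose $c_j\in Q_j$ and put $p=e^{Mc}\prod_j(z-c_j)$, so that $v=c+\frac1M\sum_j\log|z-c_j|$.

\emph{Comparison.} The logarithm is not Lipschitz, so we truncate it at the level $\ell=\sqrt d$, which is large compared with the cells. Let $\Lambda(x)=\log\max(x,\ell)$; it is $\frac1\ell$-Lipschitz and $\Lambda\ge\log$. For $z\in E_0$, comparing cell by cell,
\begin{equation}\label{eq:riemann}
\Big|\int\Lambda(|z-\zeta|)\,dm-\frac1M\sum_j\Lambda(|z-c_j|)\Big|\le\frac d\ell=\ell,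
\end{equation}
and, since $m\le dA$,
\begin{equation}\label{eq:trunc}
0\le\int\big(\Lambda-\log\big)(|z-\zeta|)\,dm\le\int_{|\zeta|<\ell}\log\frac{\ell}{|\zeta|}\,dA=\frac{\pi\ell^2}2 .
\end{equation}
From $\log\le\Lambda$, \eqref{eq:riemann} and the upper bound in \eqref{eq:trunc} we get $v\le-\varphi+\ell+\pi\ell^2/2$ on $E_0$.

Let $r=\frac\delta{2N}$ and $\Delta_j=D(c_j,r)$, so that $\sum r_j=\delta/2$. Take $k$ so large that $r<\ell<1$, and let $z\in E_0\setminus\bigcup\Delta_j$. Only the indices with $|z-c_j|<\ell$ contribute to $\sum(\Lambda-\log)(|z-c_j|)$, each by at most $\log\frac\ell r\le\log\frac1r$. The corresponding cells lie within distance $\ell+d$ of $z$ and have mass $\frac1M$ each, so their number is at most $M\pi(\ell+d)^2$. Thus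
\[
\frac1M\sum_j(\Lambda-\log)(|z-c_j|)\le\pi(\ell+d)^2\log\frac{2k^2}\delta .
\]
Together with \eqref{eq:riemann} and the lower bound in \eqref{eq:trunc} this gives $v\ge-\varphi-\ell-\pi(\ell+d)^2\log\frac{2k^2}\delta$ at $z$. Since $\ell=2k^{-1/4}$ and $d=\ell^2$, all the errors tend to $0$ as $k\to\infty$.
\end{proof}

\begin{lemma}\label{lem:convex}
For $n=0,1,\dots$ let $M_n$, $p_n$, $\Delta^{(n)}_j$ be given by Lemma~\ref{lem:poly} with $\epsilon=2^{-n}$ and any $\delta=\delta_n>0$, and let $E=E_0\setminus\bigcup_{n,j}\Delta_j^{(n)}$. If $K\subset S$ is compact and $z\in E$ for all $(z,w)\in K$, then $K$ is rationally convex.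
\end{lemma}

\begin{proof}
Let $x_0=(a,b)\notin K$. In each of four cases we give a polynomial $P$ in $x=(z,w)$ with $P(x_0)=0$ and $P\ne0$ on $K$.

If $|x_0|=1$, take $P=1-\langle x,x_0\rangle$; by the equality case of the Cauchy--Schwarz inequality it vanishes on $S$ only at $x_0$. If $|x_0|>1$, take $P=\langle x,x_0\rangle-|x_0|^2$; on $S$ we have $|\langle x,x_0\rangle|\le|x_0|<|x_0|^2$. If $|x_0|<1$ and $a\notin E$, take $P=z-a$.

Let $|x_0|<1$ and $a\in E$. Then $\lambda=|b|e^{-\varphi(a)}<1$. Let $F_n=w^{M_n}p_n(z)$. On $K$ we have $|w|=e^{\varphi(z)}$ and $z\in E$, so $|F_n|^{1/M_n}\ge e^{-2^{-n}}$. At $x_0$ the upper bound of Lemma~\ref{lem:poly} gives $|F_n(a,b)|^{1/M_n}\le\lambda e^{2^{-n}}$. For $n$ so large that $\lambda e^{2\cdot2^{-n}}<1$, we get $|F_n(a,b)|<|F_n|$ on $K$, and $P=F_n-F_n(a,b)$ works.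
\end{proof}

\section{The construction}\label{sec:scheme}

Unitary maps of $\mathbb{C}^2$ are isometries that act on polynomials by composition, so they preserve $\sigma$, $H^g$, rational convexity and the property $R(K)=C(K)$. They act transitively on $S$, so we may assume that the given open subset of $S$ contains $(0,1)$. Since $|x-(0,1)|^2=2-2\operatorname{Re}w$ on $S$, it then contains a cap
\[
K_0=W_{t_0},\qquad\tfrac78\le t_0<1 .
\]
On $K_0$ we have $|z|^2\le1-t_0^2\le\frac14$, so $z\in E_0$. By Example~\ref{ex:cap} the pair $(K_0,h_0)$ with $h_0=1$ is admissible with bound $B_0=\pi^2/2$.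

To see that the measures do not vanish in the limit we test them on one function, $\psi_0=\bar z\bar w$. On $S$ we have $L\psi_0=|z|^2-|w|^2=2|z|^2-1$, so $\|\psi_0\|\le1$, $\|L\psi_0\|\le1$, and
\[
T_{K_0,h_0}(\psi_0)=\int_{K_0}(1-2|z|^2)\,d\sigma\ge\tfrac12\sigma(K_0).
\]
Put $\tau_n=2^{-n-4}\sigma(K_0)$, so that $2\sum_{n\ge0}\tau_n=\frac14\sigma(K_0)$. We construct compact sets $K_0\supset K_0'\supset K_1\supset K_1'\supset\cdots$ and entire functions $h_n$ such that
\begin{equation}\label{eq:inv}
\begin{gathered}
(K_n,h_n)\ \text{is admissible with bound }B_n=B_0+2\textstyle\sum_{i<n}\tau_i,\\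
|T_{K_n,h_n}(\psi_0)|\ge\tfrac12\sigma(K_0)-2\textstyle\sum_{i<n}\tau_i .
\end{gathered}
\end{equation}
This holds for $n=0$. Suppose that $(K_n,h_n)$ satisfies \eqref{eq:inv}.

\emph{Hole step.} Choose $\delta_n\in(0,\frac12)$ with $4\pi^2\max_S|h_n|\,\delta_n\le\tau_n$, apply Lemma~\ref{lem:poly} with $\epsilon=2^{-n}$ and $\delta=\delta_n$, and let $K_n'=\{(z,w)\in K_n:z\notin\bigcup_j\Delta^{(n)}_j\}$. By Lemma~\ref{lem:holes}, $(K_n',h_n)$ is admissible with bound $B_n+\tau_n$, and the value at $\psi_0$ changes by at most $\tau_n$. In particular $|T_{K_n',h_n}(\psi_0)|>\frac14\sigma(K_0)$, so $\sigma(K_n')>0$. We record that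
\begin{equation}\label{eq:Kprime}
K_n'\ne S,\qquad\sigma(\partial K_n')=0,\qquad\sigma(\operatorname{int}K_n')=\sigma(K_n')>0 .
\end{equation}

\emph{Cutting step.} Choose a cut for $K_n'$, let $K_{n+1}$ be its result, and let $h_{n+1}$ be the weight given by Lemma~\ref{lem:cut} with $\tau=\tau_n$. The bound increases by $\tau_n$ and the value at $\psi_0$ changes by at most $\tau_n$, so \eqref{eq:inv} holds for $n+1$.

\begin{proposition}\label{prop:scheme}
Whatever cuts are chosen, $K=\bigcap_nK_n$ is a rationally convex compact subset of $K_0$ and $\bar z\bar w\notin R(K)$.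
\end{proposition}

\begin{proof}
Every $(z,w)\in K$ has $z\in E_0$ and $z\notin\Delta_j^{(n)}$ for all $n,j$, so $K$ is rationally convex by Lemma~\ref{lem:convex}.

Let $\nu_n$ be the measure of Lemma~\ref{lem:measure} for $(K_n,h_n)$. It is supported on $K_n$, and by \eqref{eq:inv} $\|\nu_n\|\le B_0+\frac14\sigma(K_0)$ and $|\int\psi_0\,d\nu_n|\ge\frac14\sigma(K_0)$. Since $C(S)$ is separable, a subsequence converges weak* to a measure $\nu$, and $\int\psi_0\,d\nu\ne0$. We use twice that a compact set disjoint from $K$ is disjoint from $K_n$ for large $n$. First, if $f\in C(S)$ has support disjoint from $K$, then $\int f\,d\nu_n=0$ for large $n$; so $\nu$ is supported on $K$, and $K\neq\emptyset$. Second, let $r=P/Q$ with $Q\ne0$ on $K$. Then $Q\neq0$ on $K_{n_0}$ for some $n_0$. Take $f\in C(S)$ equal to $r$ on $K_{n_0}$. For $n\ge n_0$, Lemma~\ref{lem:measure} gives $\int f\,d\nu_n=\int r\,d\nu_n=0$, hence $\int r\,d\nu=\int f\,d\nu=0$. Thus $\nu$ is a measure on $K$ that annihilates $R(K)$ but not $\bar z\bar w$.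
\end{proof}

It remains to choose the cuts so that $K$ is small.

\section{Peak functions and the proof of Theorem~\ref{thm:main}}\label{sec:thm1}

For $\zeta\in S$ and $N>0$ the function $x\mapsto e^{-N(1-\langle x,\zeta\rangle)}$ is entire. Since $|x-\zeta|^2=2-2\operatorname{Re}\langle x,\zeta\rangle$ on $S$,
\begin{equation}\label{eq:peak}
\big|e^{-N(1-\langle x,\zeta\rangle)}\big|=e^{-N|x-\zeta|^2/2},\qquad x,\zeta\in S .
\end{equation}
On $S$ it is a Gaussian bump of width $N^{-1/2}$. Summing such bumps over a net of points in an open set $U$ gives a function that is negligible outside $U$ and bounded on $S$.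

A set of points is \emph{$\delta$-separated} if the mutual distances are at least $\delta$. The balls of radius $\delta/2$ about such points are disjoint, so comparing volumes in $\mathbb{R}^4$ gives:
\begin{equation}\label{eq:count}
\text{at most }(2\varrho/\delta+1)^4\text{ of the points lie within distance }\varrho\text{ of a given point.}
\end{equation}
With $\varrho=2$ we see that a $\delta$-separated subset of $S$ has at most $(4/\delta+1)^4$ points. So every $V\subset S$ has a maximal $\delta$-separated subset $\{\zeta_j\}$, and $V\subset\bigcup_jB(\zeta_j,\delta)$ by maximality.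

The bumps have different phases and may cancel. The simplest remedy is to space them so widely that near each center one bump dominates. The sum is then large on a fixed fraction of $U$.

\begin{lemma}\label{lem:peak}
There is an absolute constant $c_0\in(0,1)$ such that for every open set $U\subset S$ with $U\neq\emptyset,S$ there is an entire function $F$ with $|F|\le2$ on $S$, $|F|\le\frac14$ on $S\setminus U$, and $\sigma\{x\in U:\operatorname{Re}F\ge\frac12\}\ge c_0\,\sigma(U)$.
\end{lemma}

\begin{proof}
Fix $C\ge1$ with
\begin{equation}\label{eq:C}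
81e^{-C^2/8}+\sum_{m\ge1}(2m+3)^4e^{-C^2m^2/2}\le\frac1{10}.
\end{equation}
The sets $\{x\in S:\operatorname{dist}(x,S\setminus U)\ge\rho\}$ increase to $U$ as $\rho\downarrow0$; fix $\rho>0$ such that this set, called $V$, has $\sigma(V)\ge\frac12\sigma(U)$. For $N$ large put $\delta=C/\sqrt N$, let $\zeta_1,\dots,\zeta_{n_0}$ be a maximal $\delta$-separated subset of $V$, and let $G(x)=\sum_je^{-N(1-\langle x,\zeta_j\rangle)}$.

Let $x\in S$. At most one $\zeta_j$ has $|x-\zeta_j|<\delta/2$. By \eqref{eq:count} at most $3^4$ points have distance in $[\delta/2,\delta)$ from $x$, and at most $(2m+3)^4$ have distance in $[m\delta,(m+1)\delta)$. By \eqref{eq:peak} and \eqref{eq:C} the terms with $|x-\zeta_j|\ge\delta/2$ contribute at most $\frac1{10}$. So $|G|\le2$ on $S$. On $B_j=B(\zeta_j,\frac1{2\sqrt N})\cap S$, whose radius is at most $\delta/2$, we get $|G|\ge e^{-1/8}-\frac1{10}\ge\frac34$. The sets $B_j$ are disjoint and lie in $U$ once $\frac1{2\sqrt N}\le\rho$. Since the balls $B(\zeta_j,\delta)$ cover $V$, (S3) gives $n_0c_2C^3N^{-3/2}\ge\frac12\sigma(U)$ once $\delta\le2$, and therefore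
\[
\sigma\{x\in U:|G|\ge\tfrac34\}\ge n_0\,\frac{c_1}8N^{-3/2}\ge\frac{c_1}{16c_2C^3}\,\sigma(U).
\]
On $S\setminus U$ all $\zeta_j$ are at distance at least $\rho$, so $|G|\le(4\sqrt N/C+1)^4e^{-N\rho^2/2}\le\frac14$ for $N$ large.

It remains to pass from the modulus to the real part. If $|\xi|\ge\frac34$, then $\operatorname{Re}(e^{i\alpha}\xi)\ge\frac12$ whenever $\cos(\alpha+\arg\xi)\ge\frac23$. This holds for at least a quarter of all $\alpha\in[0,2\pi)$, because $\frac23<\cos\frac\pi4$. By Fubini's theorem the average over $\alpha$ of $\sigma\{x\in U:\operatorname{Re}(e^{i\alpha}G)\ge\frac12\}$ is at least $\frac14\sigma\{x\in U:|G|\ge\frac34\}$. So $F=e^{i\alpha}G$ works for some $\alpha$, with $c_0=c_1/(64c_2C^3)$.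
\end{proof}

\begin{lemma}[half-plane cut]\label{lem:halfplane}
Let $K'\subset S$ be compact with $K'\neq S$, $\sigma(\partial K')=0$ and $\sigma(K')>0$. There is a cut for $K'$ whose result satisfies $\sigma(K^+)\le(1-c_0)\sigma(K')$.
\end{lemma}

\begin{proof}
Let $U=\operatorname{int}K'$, so $\sigma(U)=\sigma(K')>0$, take $F$ from Lemma~\ref{lem:peak}, and put $u=\operatorname{Re}F$. We cut along a level $u=s$ with $\frac38<s<\frac12$, chosen so that (C3) and (C4) hold. The function $\Phi(t)=\int_{S\cap\{u\le t\}}|Lu|\,d\sigma$ is bounded and nondecreasing, hence differentiable almost everywhere, and only countably many level sets of $u$ have positive measure. Choose $s\in(\frac38,\frac12)$ such that $\Phi'(s)$ exists and $\sigma(S\cap\{u=s\})=0$. Put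
\[
Y=\{\operatorname{Re}\zeta\le s\},\qquad X_1=\{|\zeta|\le\tfrac14\},\qquad X_2=\{|\zeta|\le2,\ \operatorname{Re}\zeta\ge s\}.
\]
The sets $X_1$, $X_2$ are compact and disjoint. A vertical line meets $X_1\cup X_2$ in a segment symmetric about the real axis or not at all. So from each point of the complement a vertical ray leads, inside the complement, to the connected set $\{|\zeta|>2\}$, and the complement is connected. Condition (C1) holds since $\partial K'\subset S\setminus U$, (C2) since $|F|\le2$ on $S$, and (C4) by the choice of $s$. For (C3) let $\theta_\epsilon(\zeta)=\vartheta((\operatorname{Re}\zeta-s)/\epsilon)$. Then $|L(\theta_\epsilon\circ F)|\le\frac2\epsilon|Lu|$, and the left side vanishes unless $s<u<s+\epsilon$. Hence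
\[
\int_S|L(\theta_\epsilon\circ F)|\,d\sigma\le\frac2\epsilon\big(\Phi(s+\epsilon)-\Phi(s)\big)\to2\Phi'(s).
\]
The result $K^+=K'\cap\{u\le s\}$ misses $\{x\in U:u\ge\frac12\}$, which has measure at least $c_0\sigma(K')$.
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:main}]
Run the construction of Section~\ref{sec:scheme}, taking each cut from Lemma~\ref{lem:halfplane}; its hypotheses hold by \eqref{eq:Kprime}. Then $\sigma(K_{n+1})\le(1-c_0)\sigma(K_n')\le(1-c_0)\sigma(K_n)$, so $\sigma(K)\le(1-c_0)^n\sigma(K_0)$ for all $n$, and $\sigma(K)=0$. By Proposition~\ref{prop:scheme}, $K$ is rationally convex, lies in the given open set, and $R(K)\ne C(K)$.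
\end{proof}

\section{Hausdorff measure: the proof of Theorem~\ref{thm:gauge}}\label{sec:thm2}

\subsection*{The positive result}

\begin{proof}[Proof of Theorem~\ref{thm:gauge}(ii)]
Let $X\subset\mathbb{C}$ be the projection of $K$ to the $z$-axis, of area zero. The Hartogs--Rosenthal theorem gives rational functions $r_k$ of one variable with poles off $X$ and $r_k\to\bar\zeta$ uniformly on $X$. The functions $r_k(z)$ are rational with denominators that do not vanish on $K$, so $\bar z\in R(K)$. The same argument with the other projection gives $\bar w\in R(K)$. The closed algebra $R(K)$ contains $1,z,w,\bar z,\bar w$, so it equals $C(K)$ by the Stone--Weierstrass theorem. If $H^2(K)=0$, the projections have $H^2$-measure zero because they do not increase diameters, and in the plane this means area zero, since a set of diameter $d$ has area at most $\pi d^2$.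
\end{proof}

\subsection*{Tame sets}
A cut keeps $\partial K'$, which in our construction is two-dimensional. The best one can ask is that the result lie close to a two-dimensional set, as the shell of Example~\ref{ex:shell} lies close to $\Sigma_t$. To say this quantitatively we replace the condition $\sigma(\partial K)=0$ by a covering condition.

\begin{definition}\label{def:tame}
A subset of $S$ is \emph{tame} if it is contained in the union of finitely many images of Lipschitz maps $[0,1]^2\to S$.
\end{definition}

\begin{lemma}\label{lem:tame}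
\begin{enumerate}
\item[(a)] Subsets and finite unions of tame sets are tame.
\item[(b)] If $X$ is tame, there is $C_X$ such that for every $\rho\in(0,1]$ the set $X$ is covered by at most $C_X\rho^{-2}$ balls of radius $\rho$ centered on $S$. In particular $\sigma(X)=0$.
\item[(c)] A compact subset of a smooth embedded surface $M\subset S$, not necessarily compact, is tame.
\item[(d)] The spheres $\Sigma_t$ and the tori $S\cap\{|z-c|=r\}$ with $|c|+r<1$ are tame.
\end{enumerate}
\end{lemma}

\begin{proof}
Part (a) is contained in the definition. For (b), let $f:[0,1]^2\to S$ have Lipschitz constant $\lambda>0$. Divide the square into $k^2$ squares of side $1/k$ with $k=\lceil2\lambda/\rho\rceil\le(2\lambda+1)/\rho$. The image of each has diameter at most $\sqrt2\lambda/k<\rho$. Sum over the finitely many maps. By (S3), $\sigma(X)\le C_Xc_2\rho$ for all $\rho$. For (c), every point of $M$ lies in the interior, relative to $M$, of the image of a closed square under a smooth parametrization; finitely many of these cover the compact set. For (d), $\Sigma_t$ is a compact embedded surface, and the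 torus is the image of $[0,1]^2$ under $(\alpha,\beta)\mapsto(z,\sqrt{1-|z|^2}\,e^{2\pi i\beta})$ with $z=c+re^{2\pi i\alpha}$, which is smooth because $|z|\le|c|+r<1$.
\end{proof}

We also need Sard's theorem. A value of a smooth map $u$ from an open set $O\subset S$ to $\mathbb{R}$ or to the circle is \emph{regular} if $du\neq0$ at each of its preimages; almost every value is regular, and the preimage of a regular value is an embedded surface or empty. Moreover:
\begin{equation}\label{eq:slab}
\begin{gathered}
\text{if $a$ is a regular value of $u:O\to\mathbb{R}$ and $\{a\le u\le a+1\}$ is compact,}\\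
\text{then }\sigma\{a<u<a+\epsilon\}=O(\epsilon).
\end{gathered}
\end{equation}
Indeed, cover $\{u=a\}$ by finitely many open coordinate boxes in which $u$ is one of the coordinates and $\sigma$ has bounded density. The compact sets $\{a\le u\le a+\epsilon\}$ decrease to $\{u=a\}$, so for small $\epsilon$ they lie in the union of the boxes, and each box contributes $O(\epsilon)$. Finally, two points of $S$ at angle $\alpha\in[0,\pi]$ have $|x-y|=2\sin\frac\alpha2\ge\frac2\pi\alpha$, so they are joined by a great-circle arc of length at most $2|x-y|$.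

\subsection*{The slit-annulus cut}
The half-plane cut keeps all points where $F$ is small or has the wrong argument. To discard almost everything, $X_2$ should contain almost all values of $F$ that are not tiny, so it should surround $X_1$. A full annulus has disconnected complement and Runge's theorem does not apply; we therefore leave a thin slit along the negative axis (Figure~\ref{fig:slit}). Three parts of $K'$ then survive: a collar along $\partial K'$, where $F$ has not yet risen; the set where $|F|$ is small because of cancellation; and the set where $F$ falls into the slit. The first lies near a tame set, and the third near the surface $\{\arg F=\pi\}$.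

The second part dictates the parameters. We now place the bumps densely, at spacing $N^{-1/2}$, and take random coefficients. The set $\{|F|\le\mu\}$ then has measure of order at most $\mu^2$ away from the collar. Since $F$ has Lipschitz constant of order $N$, the relevant scale is $\mu/N$, and the set is covered by about $\mu^2(\mu/N)^{-3}$ balls of that radius. The sum of the squared radii is of order $\mu N$, which is bounded for $\mu=1/N$. This threshold is available because $F$ is exponentially small off $\operatorname{int}K'$ when the collar has width $N^{-1/4}$.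

\begin{figure}[ht]
\centering
\begin{tikzpicture}[scale=0.9]
\fill[gray!45] (0,0) circle (2.2);
\fill[gray!10] (0,0) circle (1.1);
\fill[gray!10] (-3.4,-0.22) rectangle (0,0.22);
\draw (-3.4,0.22) -- (-1.078,0.22) arc (168.46:-168.46:1.1) -- (-3.4,-0.22);
\fill[gray!80] (0,0) circle (0.4);
\node[white] at (0,0) {\small $X_1$};
\node at (0.75,0) {\small $Y$};
\node at (-2.9,0) {\small $Y$};
\node at (1.65,0) {\small $X_2$};
\end{tikzpicture}
\caption{The plane of values of $F$ in the slit-annulus cut (not to scale). The outlined region $Y$, a disc together with a thin half-strip, is the set of values kept; it contains the dark disc $X_1$ of values taken on the old boundary. The slit annulus $X_2$ contains the values discarded. The slit joins the ring between $X_1$ and $X_2$ to the exterior, so the complement of $X_1\cup X_2$ is connected.}\label{fig:slit}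
\end{figure}

\begin{lemma}[slit-annulus cut]\label{lem:slit}
Let $g:(0,\infty)\to(0,\infty)$ be nondecreasing with $\omega(t):=g(t)/t^2\to0$ as $t\to0^+$. Let $K'\subset S$ be compact with $K'\neq S$, $U=\operatorname{int}K'\ne\emptyset$ and $\partial K'$ tame. For every $\epsilon_0>0$ there is a cut for $K'$ whose result $K^+$ has tame boundary and is covered by finitely many sets of diameters at most $d_i$, where $0<d_i<\epsilon_0$ and $\sum g(d_i)<\epsilon_0$.
\end{lemma}

\begin{proof}
Write $d_U(x)=\operatorname{dist}(x,S\setminus U)$, let $N$ be a large integer, and put $\rho_N=N^{-1/4}$, $V_N=\{x\in S:d_U(x)\ge\rho_N\}$.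

\emph{Step 1: the collar.} Let $Z_1=\{x\in K':d_U(x)<2\rho_N\}$. If $x\in Z_1\cap U$, an arc of length less than $4\rho_N$ joins $x$ to a point of $S\setminus U$, and it meets $\partial U\subset\partial K'$. If $x\in K'\setminus U$, then $x\in\partial K'$. So $Z_1$ lies within distance $4\rho_N$ of $\partial K'$. By Lemma~\ref{lem:tame}(b), $\partial K'$ is covered by $C\rho_N^{-2}$ balls of radius $\rho_N$, with $C$ depending only on $K'$. Hence $Z_1$ is covered by $C\rho_N^{-2}$ balls of radius $5\rho_N$, and
\[
C\rho_N^{-2}g(10\rho_N)=100\,C\,\omega(10\rho_N)\to0\qquad(N\to\infty).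
\]

\emph{Step 2: the function $F$.} Let $\{\zeta_j\}$ be a maximal $N^{-1/2}$-separated subset of $V_N$, which is nonempty for large $N$. Let $G_j(x)=e^{-N(1-\langle x,\zeta_j\rangle)}$ and $F=\sum_ja_jG_j$ with $|a_j|\le1$. Grouping the $\zeta_j$ by distance in $[mN^{-1/2},(m+1)N^{-1/2})$ from $x\in S$, we get from \eqref{eq:peak} and \eqref{eq:count}
\[
\sum_j|G_j|\le R_0:=\sum_{m\ge0}(2m+3)^4e^{-m^2/2}\quad\text{on }S .
\]
Thus $|F|\le R_0$ on $S$. The derivative of $G_j$ in a unit direction $\xi$ is $N\langle\xi,\zeta_j\rangle G_j$, so the derivative of $F$ at points of $S$ is at most $NR_0$. Integrating along arcs,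
\begin{equation}\label{eq:lip}
|F(x)-F(y)|\le2NR_0|x-y|,\qquad x,y\in S .
\end{equation}
On $S\setminus U$ all $\zeta_j$ are at distance at least $\rho_N$, and $N\rho_N^2=\sqrt N$, so
\begin{equation}\label{eq:outside}
|F|\le(4\sqrt N+1)^4e^{-\sqrt N/2}\le\frac1{8N}\quad\text{on }S\setminus U,\ \text{for $N$ large.}
\end{equation}
Let the $a_j$ be independent and uniformly distributed in the unit disc. For $x\in V_N$ there is $j$ with $|x-\zeta_j|<N^{-1/2}$, so $|G_j(x)|\ge e^{-1/2}$. When the other coefficients are fixed, $|F(x)|\le\frac1N$ confines $a_j$ to a disc of radius $N^{-1}|G_j(x)|^{-1}$. Hence this event has probability at most $N^{-2}|G_j(x)|^{-2}\le eN^{-2}$. By Fubini's theorem the expected measure of $\{x\in V_N:|F|\le\frac1N\}$ is at most $e\,\sigma(S)N^{-2}$, and we fix coefficients with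
\begin{equation}\label{eq:small}
\sigma\{x\in V_N:|F(x)|\le\tfrac1N\}\le e\,\sigma(S)N^{-2}.
\end{equation}

\emph{Step 3: small values.} Let $Z_2=\{x\in S:d_U(x)\ge2\rho_N,\ |F(x)|\le\frac1{2N}\}$ and $\rho'=\frac1{4R_0N^2}\le\rho_N$. If $x\in Z_2$ and $y\in B(x,\rho')\cap S$, then $d_U(y)\ge\rho_N$, and $|F(y)|\le\frac1{2N}+2NR_0\rho'=\frac1N$ by \eqref{eq:lip}. So $B(x,\rho')\cap S$ lies in the set in \eqref{eq:small}. Take a maximal $\rho'$-separated subset of $Z_2$, with $n$ points. The balls of radius $\rho'/2$ about them are disjoint, so (S3) and \eqref{eq:small} give $n\le C'N^{-2}\rho'^{-3}$ with $C'=8e\,\sigma(S)/c_1$. The $n$ balls of radius $\rho'$ cover $Z_2$, and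
\[
n\,g(2\rho')\le4C'N^{-2}\rho'^{-1}\omega(2\rho')=16\,C'R_0\,\omega(2\rho')\to0\qquad(N\to\infty).
\]
Fix $N$ so large that \eqref{eq:outside} holds, that $10\rho_N<\epsilon_0$, and that the sums in Steps 1 and 3 are each less than $\epsilon_0/3$. From now on $N$ and the $a_j$ are fixed.

\emph{Step 4: the slit.} Apply Sard's theorem to $F/|F|$ on $\{x\in S:F\neq0\}$. Multiplying $F$ by a unimodular constant, which changes nothing in Steps 2 and 3, we may assume that $-1$ is a regular value. Then $M=\{x\in S:F(x)\in(-\infty,0)\}$ is an embedded surface or empty. It need not be compact, but $M_0=\{x\in S:F(x)\in(-\infty,-\frac1{4N}]\}$ is a compact subset of it. By Lemma~\ref{lem:tame}, $M_0$ is covered by $C''\rho^{-2}$ balls of radius $\rho$ for each $\rho\in(0,1]$. Fix $\rho$ with $4\rho<\epsilon_0$ and $C''\rho^{-2}g(4\rho)=16\,C''\omega(4\rho)<\epsilon_0/3$. The compact sets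
\[
Z_3(b)=\{x\in S:|F|\ge\tfrac1{4N},\ \operatorname{Re}F\le0,\ |\operatorname{Im}F|\le b\}
\]
decrease to $M_0$ as $b\downarrow0$. So there is $b_0>0$ such that for $0<b\le b_0$ the set $Z_3(b)$ lies in the open $\rho$-neighborhood of $M_0$ (and is empty if $M_0$ is). It is then covered by $C''\rho^{-2}$ balls of radius $2\rho$.

\emph{Step 5: the cut and the covering.} By Sard's theorem choose $a\in(\frac1{4N},\frac1{2N})$ regular for $|F|$ on $S\cap\{F\neq0\}$, and $0<b<\min(b_0,\frac1{8N})$ such that $b$ and $-b$ are regular for $\operatorname{Im}F$ on $S$. Note that $b<a/2$. Put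
\begin{gather*}
Y=\{|\zeta|\le a\}\cup\{\operatorname{Re}\zeta\le0,\ |\operatorname{Im}\zeta|\le b\},\qquad X_1=\{|\zeta|\le\tfrac1{8N}\},\\
X_2=\{a\le|\zeta|\le R_0\}\setminus\{\operatorname{Re}\zeta<0,\ |\operatorname{Im}\zeta|<b\}.
\end{gather*}
Let $x\in K^+=K'\cap F^{-1}(Y)$. If $d_U(x)<2\rho_N$, then $x\in Z_1$. Otherwise $x\in Z_2$ if $|F(x)|\le a$, since $a<\frac1{2N}$; and $x\in Z_3(b)$ if $|F(x)|>a$, since then $F(x)$ lies in the half-strip and $a>\frac1{4N}$. So $K^+\subset Z_1\cup Z_2\cup Z_3(b)$, and the three families of balls, of diameters $10\rho_N$, $2\rho'$, $4\rho$, give the required cover.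

\emph{Step 6: the sets $X_1,X_2$ and conditions (C1), (C2), (C4).} The sets $X_1$, $X_2$ are compact, and disjoint because $\frac1{8N}<a$. The complement of $X_1\cup X_2$ is the union of
\[
\{\tfrac1{8N}<|\zeta|<a\},\qquad\{|\zeta|>R_0\},\qquad\{\operatorname{Re}\zeta<0,\ |\operatorname{Im}\zeta|<b,\ |\zeta|>\tfrac1{8N}\}.
\]
The first two sets are connected. In the third, each point can be moved horizontally to the left, without leaving the set, into the convex part $\{\operatorname{Re}\zeta<-1,\ |\operatorname{Im}\zeta|<b\}$; so it is connected, and it meets the other two on the negative axis. Hence the complement is connected. Condition (C1) follows from \eqref{eq:outside} and $\partial K'\subset S\setminus U$. For (C2), a value $\zeta\in F(S)\setminus Y$ has $a<|\zeta|\le R_0$ and lies outside the closed half-strip, so $\zeta\in X_2$.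

The right end $\{\operatorname{Re}\zeta=0,\ |\operatorname{Im}\zeta|\le b\}$ of the half-strip lies in the open disc $\{|\zeta|<a\}$, so $\partial Y\subset\{|\zeta|=a\}\cup\{|\operatorname{Im}\zeta|=b\}$. Thus $S\cap F^{-1}(\partial Y)$ lies in the union of the sets $\{|F|=a\}$, $\{\operatorname{Im}F=b\}$ and $\{\operatorname{Im}F=-b\}$ in $S$. These are compact regular level sets, so they are tame by Lemma~\ref{lem:tame}(c). This gives (C4), and $\partial K^+\subset\partial K'\cup(S\cap F^{-1}(\partial Y))$ is tame.

\emph{Step 7: condition (C3).} We smooth the disc and the half-strip separately, hiding the end of the half-strip inside the disc. Let $\chi\in C^\infty(\mathbb{R},[0,1])$ with $\chi=1$ on $(-\infty,-\frac a2]$ and $\chi=0$ on $[0,\infty)$, and put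
\[
\alpha_\epsilon=\vartheta\Big(\frac{|\zeta|-a}\epsilon\Big),\qquad
\beta_\epsilon=\chi(\operatorname{Re}\zeta)\,\vartheta\Big(\frac{|\operatorname{Im}\zeta|-b}\epsilon\Big),\qquad
\theta_\epsilon=1-(1-\alpha_\epsilon)(1-\beta_\epsilon).
\]
These functions are smooth, because the factors $\vartheta(\cdot)$ are constant near $\zeta=0$ and near $\operatorname{Im}\zeta=0$ respectively. If $|\zeta|\le a$, then $\alpha_\epsilon=1$. If $\zeta\in Y$ and $|\zeta|>a$, then $|\operatorname{Im}\zeta|\le b$ and $\operatorname{Re}\zeta\le-\sqrt{a^2-b^2}<-\frac a2$, so $\beta_\epsilon=1$. Thus $\theta_\epsilon=1$ on $Y$. If $\zeta\notin Y$, then $|\zeta|>a$, so $\alpha_\epsilon\to0$; and $\operatorname{Re}\zeta>0$ or $|\operatorname{Im}\zeta|>b$, so $\beta_\epsilon\to0$. Thus $\theta_\epsilon\to1_Y$.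

We have $\nabla\theta_\epsilon=(1-\beta_\epsilon)\nabla\alpha_\epsilon+(1-\alpha_\epsilon)\nabla\beta_\epsilon$. Let $b+\epsilon<\frac a2$. The part of $\nabla\beta_\epsilon$ in which $\chi$ is differentiated vanishes unless $-\frac a2<\operatorname{Re}\zeta<0$ and $|\operatorname{Im}\zeta|<\frac a2$; there $|\zeta|<a$ and $1-\alpha_\epsilon=0$. Therefore
\[
|\nabla\theta_\epsilon|\le\frac2\epsilon\Big(1_{\{a<|\zeta|<a+\epsilon\}}+1_{\{b<|\operatorname{Im}\zeta|<b+\epsilon\}}\Big).
\]
By \eqref{eq:chain}, $|L(\theta_\epsilon\circ F)|\le\max_S|L\bar F|\cdot|\nabla\theta_\epsilon|\circ F$ on $S$. Applying \eqref{eq:slab} to $|F|$ at the value $a$ and to $\operatorname{Im}F$ and $-\operatorname{Im}F$ at the value $b$, we find that $\int_S|L(\theta_\epsilon\circ F)|\,d\sigma$ stays bounded as $\epsilon\to0$.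
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:gauge}(i)]
The function $g(t)+t^3$ is again nondecreasing and $o(t^2)$, and it dominates $g$. Replacing $g$ by it, we may assume that $g(t)\ge t^3$.

Run the construction of Section~\ref{sec:scheme}, carrying along the property that $\partial K_n$ and $\partial K_n'$ are tame. It holds for $K_0$ because $\partial K_0\subset\Sigma_{t_0}$. By Lemma~\ref{lem:holes} the hole step adds to the boundary only subsets of finitely many tori $S\cap\{|z-c_j|=r_j\}$ with $|c_j|+r_j<1$, which are tame by Lemma~\ref{lem:tame}(d). So $\partial K_n'$ is tame, and by \eqref{eq:Kprime} Lemma~\ref{lem:slit} applies to $K_n'$. In the cutting step take the cut given by that lemma with $\epsilon_0=2^{-n}$; then $\partial K_{n+1}$ is tame.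

By Proposition~\ref{prop:scheme}, $K=\bigcap K_n$ is rationally convex, lies in the given open set, and $R(K)\ne C(K)$. For every $n$ the set $K\subset K_{n+1}$ is covered by finitely many sets of diameters at most $d_i<2^{-n}$ with $\sum g(d_i)<2^{-n}$. Since $g$ is nondecreasing, $H^g(K)=0$. A nonempty subset of $S$ of diameter at most $d_i$ lies in a ball of radius $2d_i\le2$ centered on $S$, so (S3) gives $\sigma(K)\le8c_2\sum d_i^3\le8c_2\sum g(d_i)<8c_22^{-n}$, and $\sigma(K)=0$.

Finally let $g(t)=t^2/\log(1/t)$ for $0<t\le\frac12$, where it is increasing, and let $g$ be constant on $[\frac12,\infty)$. If $s>2$, then $t^s\le g(t)$ for small $t$, so $H^s(K)=0$. By part (ii), $H^2(K)>0$, because $R(K)\ne C(K)$; since $t^s\ge t^2$ for $s\le2$ and $t\le1$, also $H^s(K)>0$ for all $s\le2$. So $K$ has Hausdorff dimension exactly $2$.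
\end{proof}

\begin{remark}\label{rem:t2}
The hypothesis $g(t)=o(t^2)$ enters only through the factor $\omega$ in Steps 1, 3 and 4 of the proof of Lemma~\ref{lem:slit}. For $g(t)=t^2$ the same covers give the sum $100C+16C'R_0+16C''$. Here $C$ depends on $\partial K'$ and $C''$ on $F$, and the construction gives no bound on these constants as $n\to\infty$. This is why the argument says nothing about the finiteness of $H^2(K)$.
\end{remark}
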